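# Group words that break the laws of a group

## 1. The guess $G_W\in\mathrm{var}(G)$ on abelian groups and on groups of class two

Let $G$ be a group and let $W(x,y)$ be an element of the free group on $x,y$. Evaluating $W$ in $G$ gives a binary operation $x*y=W(x,y)$ on the set $G$.

**Definition.** $W$ is a *group word* for $G$ if $*$ is a group structure on the set $G$. The resulting group is denoted $G_W$.

For example, $yx$ is a group word for every $G$. A *law* of $G$ is a word $r(x_1,\dots,x_m)$ that takes the value $1$ under every substitution from $G$. The variety $\mathrm{var}(G)$ generated by $G$ consists of the groups that satisfy every law of $G$. We ask whether $G_W$ always lies in $\mathrm{var}(G)$.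

The first guess is yes. The product of $G_W$ is made only from the product of $G$, so $G_W$ should not be able to be "wilder" than $G$. Much is known in this direction: (normal) subgroups of $G$ are (normal) subgroups of $G_W$, elements have the same order in both groups, the lower central and derived series descend at least as fast in $G_W$ as in $G$, and if $G$ is abelian, nilpotent or soluble, so is $G_W$. The guess, that $G_W\in\mathrm{var}(G)$ always, is the conjecture that this talk is about.

We test it by hand. If $W=yx$, then $g\mapsto g^{-1}$ is an isomorphism $G\to G_W$, so the laws agree. If $G$ is abelian, then $W=x^ay^b$ on $G$. Since $W(1,1)=1$, the element $1$ is idempotent in the group $G_W$, hence it is its identity. So $x^a=x*1=x$ and $y^b=1*y=y$, which means $*=\cdot$ and nothing happens.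

Now let $G$ have class at most $2$, and write $[g,h]=g^{-1}h^{-1}gh$. Every two-variable word takes the form $x^ay^b[x,y]^k$ on $G$, and as before $x^a=x$ and $y^b=y$, so
$$x*y=xy[x,y]^k .$$
(Every $k$ really occurs: both $(x*y)*z$ and $x*(y*z)$ equal $xyz\,[x,y]^k[x,z]^k[y,z]^k$, and $x*x^{-1}=1$. For the nonabelian group of order $p^3$ and exponent $p$, $p$ odd, the choice $k=\frac{p-1}2$ makes $G_W$ abelian, by the next formula.) Powers agree in $G$ and $G_W$, because powers of one element commute. If $c\in Z(G)$, then $g*c=gc=c*g$. From $yx=xy[x,y]^{-1}$ we get $y*x=yx[y,x]^k=xy[x,y]^{-1-k}$, so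
$$x*y=(y*x)\,[x,y]^{2k+1}=(y*x)*[x,y]^{2k+1}.$$
Hence the commutator in $G_W$ is $[x,y]_*=[x,y]^{2k+1}$. It is central in $G_W$, so $G_W$ has class at most $2$. Modulo the class-two law, every word has the form
$$r=\prod_i x_i^{a_i}\prod_{i<j}[x_i,x_j]^{b_{ij}} .$$
Suppose $r$ is a law of $G$. Setting all variables but one equal to $1$ shows that $x^{a_i}$ is a law of $G$. Setting all but two equal to $1$ then shows that $[x,y]^{b_{ij}}$ is a law. In $G_W$ powers are the same and $[x,y]_*^{b}=([x,y]^{b})^{2k+1}$, so these words are laws of $G_W$, and so is $r$. The guess holds for class at most $2$. This will be part (iii) of Theorem B.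

## 2. Laws can fail for $p$-groups of derived length three

In general the guess is wrong.

**Theorem A.** Let $p\ge 13$ be a prime. There are a finite $p$-group $G$ of derived length $\le 3$ and a group word $W$ for $G$ such that $G_W$ violates a law of $G$. Hence $G_W\notin\mathrm{var}(G)$.

Two groups on the same set are called *term-equivalent* if the multiplication of each is given by a word evaluated in the other. A group and its opposite group are an example.

**Theorem B.** (i) In Theorem A, $G$ and $G_W$ are term-equivalent: the multiplication of $G$ is itself given by a word evaluated in $G_W$. Concretely, iterating $W$ yields group structures $\circ_0=\cdot,\ \circ_1=*,\dots,\circ_p$ on the set $G$ with $\circ_p=\cdot$, and the law in question holds for $\circ_0$ and fails for $\circ_1,\dots,\circ_{p-1}$.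
(ii) There are a finite nilpotent group $K$ and a group word $V$ for $K$ such that $\mathrm{var}(K)$ and $\mathrm{var}(K_V)$ are incomparable.
(iii) If $G$ is nilpotent of class $\le 2$, then $G_W\in\mathrm{var}(G)$ for every group word $W$.

Part (iii) was proved in Section 1. The rest of the talk proves Theorem A and parts (i) and (ii).

## 3. Eigenvalues that a word can move, and the norm as a non-additive monomial

This section motivates the construction; the proof starts in Section 4.

Let $V$ be an elementary abelian normal $p$-subgroup of a group, written additively, and let $t$ act on $V$ by conjugation as the operator $T$. Then $[c,t]=c^{-1}c^t$ is $(T-1)c$, and the $b$-fold commutator $[c,t,\dots,t]$ is $(T-1)^bc$. So products of powers of such commutators realize the operators $r(T)$ with $r\in\mathbb F_p[T-1]$. A word may therefore hope to replace the action of $T$ by that of $T(1+Q(T))$. If $T$ has several eigenvalues, the same series $Q$ with coefficients in $\mathbb F_p$ acts on all of them.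

Take upper triangular matrices and $t=\mathrm{diag}(d_1,d_2,\dots)$. Conjugation by $t$ multiplies the $(r,s)$ entry by $d_s/d_r$. A law can detect multiplicative relations among the ratios $d_{r+1}/d_r$ (Section 8 exhibits one such law). To violate it we want to change $d_r$ to $d_r(1+q_r)$ with $q_r$ tiny, so that a relation is destroyed. The ratio $d_s/d_r$ gets the factor $1+q_s-q_r$ to first order, so we need one series $Q$ with
$$Q(d_s/d_r)=q_s-q_r\quad\text{for all } r<s .$$

A sensible first try makes $Q$ additive. Write the ratios to first order as exponentials of $a_{rs}\varpi$ with $a_{rs}=w_s-w_r$ in a field $F\supseteq\mathbb F_p$ and $\varpi$ a small parameter, and let $Q$ send this exponential to $\varphi(a_{rs}\varpi)$ with $\varphi(z)=\sum_k c_kz^{p^k}$. The displayed condition then holds automatically. But here the attempt stops. If $\sum m_ia_i=0$ with integers $m_i$, then $\sum m_i\varphi(a_i\varpi)=0$ as well, so every multiplicative relation between ratios survives to first order.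

So we need a series that is additive on the particular differences $w_s-w_r$ but not on their $\mathbb F_p$-span. Try a monomial $z^n$. Conjugation by $t^i$ has eigenvalues $T^i$, and these should get $i$ times the correction, so we want $i^n=i$ for $i\in\mathbb F_p$. For $F=\mathbb F_q$ with $q=p^p$, take $n=\frac{q-1}{p-1}$. Then $a^n=N_{F/\mathbb F_p}(a)$ is the norm, which can be controlled by character sums. With $w=(0,1,\eta,-1-\eta)$ there is the relation
$$3a_{12}+2a_{23}+a_{34}=w_2+w_3+w_4-3w_1=0 .$$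
We shall choose $\eta$ such that $N(a_{rs})=\nu_s-\nu_r$ with $\nu=(0,1,2,-1)$, and then $3N(a_{12})+2N(a_{23})+N(a_{34})=3+2-3=2\neq0$. The relation is destroyed although every condition $Q(d_s/d_r)=q_s-q_r$ holds.

Three points $w_1,w_2,w_3$ would not do for this recipe. If $m_1a_{12}+m_2a_{23}=0$ with integers $m_1,m_2$ not both divisible by $p$ and $a_{12},a_{23}\ne0$, then $a_{12}=ca_{23}$ with $c\in\mathbb F_p$ and $m_1c+m_2=0$ in $\mathbb F_p$. So $m_1a_{12}^n+m_2a_{23}^n=(m_1c^n+m_2)a_{23}^n=0$, and the relation survives.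

## 4. Commutators, Teichmüller lifts and the Artin–Hasse series

Write $g^h=h^{-1}gh$, $[g,h]=g^{-1}h^{-1}gh=g^{-1}g^h$, $[g,{}_0h]=g$, $[g,{}_{b+1}h]=[[g,{}_bh],h]$. Longer commutators are left-normed. $F_2$ is free on $x,y$, with lower central series $\gamma_m(F_2)$. All matrices are $4\times4$, and $\mathcal T(R)$ is the ring of upper triangular matrices over $R$. *Unitriangular* means upper triangular with diagonal $1$. In any ring, for invertible $g,h$,
$$[g,h]-1=g^{-1}h^{-1}\big((g-1)(h-1)-(h-1)(g-1)\big),\tag{1}$$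
because both sides equal $g^{-1}h^{-1}(gh-hg)$. Consequently, if $\varpi$ is central in a ring $\mathcal R$ and all elements of $1+\varpi\mathcal R$ are invertible, then a commutator of elements of $1+\varpi^a\mathcal R$ and $1+\varpi^b\mathcal R$ lies in $1+\varpi^{a+b}\mathcal R$. By induction, words in $\gamma_m(F_2)$ evaluated in $1+\varpi\mathcal R$ have values in $1+\varpi^m\mathcal R$.

For $c\in\mathbb F_p$ let $[c]\in\mathbb Z_p$ be the Teichmüller lift: $[0]=0$, and for $c\neq 0$ it is the $(p-1)$-th root of unity congruent to $c$. So $[cc']=[c][c']$, $[c]^p=[c]$ and $[-1]=-1$ for odd $p$. For example, for $p=5$ we have $[2]\equiv7\pmod{25}$, since $7^2=49\equiv-1\pmod{25}$. The Artin–Hasse series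
$$\exp\Big(\sum_{i\ge0}z^{p^i}/p^i\Big)$$
has coefficients in $\mathbb Z_{(p)}$ (a textbook theorem). For $p=2$ it begins $1+z+z^2+\frac23z^3+\cdots$, where the coefficient of $z^3$ is $\frac16+\frac12=\frac23\in\mathbb Z_{(2)}$. Let $E(z)\in\mathbb F_p[[z]]$ be its reduction. The terms with $i\ge1$ do not matter below degree $p$, so $E(z)\equiv\sum_{k<p}z^k/k!\pmod{z^p}$.

In characteristic $p$, an element $g\equiv1$ modulo $\varpi$ satisfies $g^{p^i}=1+(g-1)^{p^i}$. So powers $g^c$ with $c\in\mathbb Z_p$ are defined as limits; they equal $\sum_k\binom ck(g-1)^k$. Put $S(z)=\sum_i z^{p^i}/p^i$. As $[c]^{p^i}=[c]$, we have $S([c]z)=[c]S(z)$. Hence $\exp S([c]z)=\exp([c]S(z))=\sum_k\binom{[c]}k(\exp S(z)-1)^k$ over $\mathbb Z_p$, and reducing modulo $p$ gives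
$$E(cz)=E(z)^{[c]}\qquad(c\in\mathbb F_p).\tag{2}$$
Finally let $\ell(T)\in\mathbb F_p[[T-1]]$ be the series with $\ell(E(z))=z$. It has the form $\ell(T)=(T-1)+\cdots$.

## 5. Four points whose differences have additive norms

From now on $p\ge13$, $q=p^p$, $F=\mathbb F_q$ and $n=\frac{q-1}{p-1}=1+p+\dots+p^{p-1}$. So $a^n=N(a):=N_{F/\mathbb F_p}(a)$ for $a\in F$. The number $n$ is odd (a sum of $p$ odd terms), and $c^n=c^p=c$ for $c\in\mathbb F_p$. Put $L=n+10$. We use the following inequalities. As $n\ge1+p+p^2\ge14p+1$,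
$$L\le n+p-1,\qquad L\le2n-1,\qquad n-3p\ge 11p+1,\qquad 2(n-3p)\ge L .$$
The last one says $n\ge6p+10$.

**Lemma 1.** There is $\eta\in F\setminus\mathbb F_p$ with
$$N(\eta)=2,\quad N(\eta+1)=1,\quad N(\eta-1)=1,\quad N(\eta+2)=2,\quad N(2\eta+1)=3,$$
and such that $\eta^{p^s}\ne M(\eta)$ for all $0<s<p$ and $M\in PGL_2(\mathbb F_p)$.

*Proof.* We count the $\eta$ with the right norms, and then show that fewer $\eta$ are bad. Let $g_1,\dots,g_5$ be $X,X+1,X-1,X+2,2X+1$. Their roots $0,-1,1,-2,-\frac12$ are distinct since $p>3$. Let $c_1,\dots,c_5\in\mathbb F_p^*$ be the prescribed norms, $\chi$ a generator of the character group of $\mathbb F_p^*$, and $\psi=\chi\circ N$, a character of $F^*$ of order $p-1$. By orthogonality the number of $\eta$ with the prescribed norms is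
$$\mathcal N=(p-1)^{-5}\sum_{0\le e_1,\dots,e_5<p-1}\ \prod_j\chi(c_j)^{-e_j}\sum_\eta\psi\Big(\prod_jg_j(\eta)^{e_j}\Big),$$
where $\eta$ runs over the elements with all $g_j(\eta)\neq0$. The zero tuple contributes $q-5$ to the sum.

For the others we use Weil's bound (Lidl–Niederreiter, *Finite Fields*, Thm. 5.41): for a multiplicative character of order $m>1$ and a monic polynomial of positive degree that is not an $m$-th power and has $d$ distinct roots, the sum over $F$ of the character at any constant multiple of the polynomial has modulus at most $(d-1)\sqrt q$. If exactly $s\ge1$ of the $e_j$ are nonzero, then $\prod g_j^{e_j}$ is a constant times a monic polynomial with $s$ distinct roots of multiplicities between $1$ and $p-2$, so it is not a $(p-1)$-th power. Our inner sum omits in addition the at most $5-s$ zeros of the $g_j$ with $e_j=0$. So its modulus is at most $(s-1)\sqrt q+(5-s)\le4\sqrt q$. There are fewer than $(p-1)^5$ nonzero tuples, so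
$$\mathcal N\ge\frac{q-5}{(p-1)^5}-4\sqrt q>p^{p-5}-4p^{p/2}=p^{p/2}\big(p^{p/2-5}-4\big)\ge p^{p/2}(p^{3/2}-4)>p^5 .$$
Here the strict inequality says $q-5>q(1-\frac1p)^5$, which holds since $q-q(1-\frac1p)^5\ge q/p>5$. The rest uses $p\ge13$.

Now suppose $\eta\notin\mathbb F_p$ and $\eta^{p^s}=M(\eta)$ with $0<s<p$. Choose $s'\ge1$ with $ss'\equiv1\pmod p$. As $M$ is defined over $\mathbb F_p$, it commutes with Frobenius, and iterating gives $\eta^p=\eta^{p^{ss'}}=M^{s'}(\eta)$. So $\eta$ is a root of a nonzero polynomial $X^p(cX+d)-(aX+b)$ attached to the element $M^{s'}\in PGL_2(\mathbb F_p)$. This excludes at most $(p+1)(p^3-p)$ elements, and together with $\mathbb F_p$ at most $p^4+p^3-p^2<p^5<\mathcal N$ elements. $\square$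

Fix such an $\eta$. Since $p$ is prime, $\eta$ has degree $p$ over $\mathbb F_p$. The second property is used in this form:

**Distinctness.** If $M_1,\dots,M_k$ are distinct elements of $PGL_2(\mathbb F_p)$, then
$$\text{the } kp \text{ elements } M_a(\eta)^{p^i}\ (1\le a\le k,\ 0\le i<p)\text{ are distinct.}\tag{3}$$
Indeed, a coincidence gives, after applying a power of Frobenius, $\eta^{p^s}=M_a^{-1}M_b(\eta)$ with $0\le s<p$. The case $s>0$ is excluded by Lemma 1. If $s=0$, then $\eta$ satisfies an equation of degree at most $2$ over $\mathbb F_p$ unless $M_a^{-1}M_b=1$. As $\deg\eta=p>2$, we get $a=b$, and the two exponents $i$ agree.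

Put $(w_1,w_2,w_3,w_4)=(0,1,\eta,-1-\eta)$, $a_{rs}=w_s-w_r$ for $r<s$, and $\nu_r=w_r^n$. So
$$a_{12}=1,\ a_{13}=\eta,\ a_{14}=-1-\eta,\ a_{23}=\eta-1,\ a_{24}=-(\eta+2),\ a_{34}=-(2\eta+1),$$
all nonzero, and $(\nu_1,\nu_2,\nu_3,\nu_4)=(0,1,2,-1)$, using that $n$ is odd. Then
$$a_{rs}^n=\nu_s-\nu_r\qquad(1\le r<s\le4).\tag{4}$$
For $r=1$ this is the definition of $\nu_s$. The other cases are $N(a_{23})=1=2-1$, $N(a_{24})=-2=-1-1$ and $N(a_{34})=-3=-1-2$.

## 6. The matrix groups $G_j$ and the bijection $f$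

Let $O=F[[\varpi]]$, $\Lambda=O/\varpi^L$, $Q(T)=\ell(T)^n$, and
$$t_1=1,\quad t_2=E(\varpi),\quad t_3=E(\eta\varpi),\quad t_4=(t_2t_3)^{-1},\qquad T_{rs}=t_s/t_r .$$
The same symbols denote the images in $\Lambda$. For $c\in\mathbb F_p^*$ let $\varphi_c$ be the $F$-automorphism $\varpi\mapsto c\varpi$ of $O$ and of $\Lambda$. By (2), $\varphi_c(t_r)=t_r^{[c]}$.

Truncated exponentials are multiplicative modulo degree $p$, and $t_r^p\in1+\varpi^pO$. Hence $t_r^i\equiv E(iw_r\varpi)$ for $i\in\mathbb Z_p$, and $T_{rs}\equiv E(a_{rs}\varpi)$, modulo $\varpi^p$. So $\ell(t_r^i)\equiv iw_r\varpi$ and $\ell(T_{rs})\equiv a_{rs}\varpi\pmod{\varpi^p}$. When we raise an element of $\varpi O$ to the $n$-th power, an error in $\varpi^pO$ becomes an error in $\varpi^{n-1+p}O$. Using $i^n=i$ in $\mathbb F_p$, we get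
$$Q(t_r^i)\equiv i\,\nu_r\varpi^n,\qquad Q(T_{rs})\equiv a_{rs}^n\varpi^n\pmod{\varpi^{n+p-1}},\tag{5}$$
and these become equalities in $\Lambda$, since $L\le n+p-1$.

For $j\in\mathbb F_p$ let $t_{r,j}=t_r(1+j\nu_r\varpi^n)\in\Lambda$ and
$$G_j=\{A\in1+\varpi\mathcal T(\Lambda):\ \mathrm{diag}(A)=(t_{1,j}^I,\dots,t_{4,j}^I)\text{ for some }I\in\mathbb Z\}.$$
This is a finite $p$-group. Since $t_{2,j}^I\equiv1+I\varpi\pmod{\varpi^2}$, the residue $I\bmod p$ is determined by $A$. All $G_j$ have the same order. To see this, note that the off-diagonal entries are free in $\varpi\Lambda$, so it suffices that the matrices $\mathrm{diag}(t_{r,j})$ have the same order. If $\mathrm{diag}(t_{r,j})^I=1$, then $p\mid I$. And if $p\mid I$, then $(1+j\nu_r\varpi^n)^I=1$ because $2n\ge L$, so $t_{r,j}^I=t_r^I$ does not depend on $j$. Finally, $G_j'$ consists of unitriangular matrices, and the group of unitriangular $4\times4$ matrices is metabelian, so $G_j$ has derived length at most $3$.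

For $A,B\in1+\varpi\mathcal T(\Lambda)$ put $Q(A)=\ell(A)^n\in\varpi^n\mathcal T(\Lambda)$ and
$$f(A)=A(1+Q(A)),\qquad z(A,B)=B^{-1}Q(A)B+Q(B)-Q(AB).$$
If $A-A'\in\varpi^k\mathcal T(\Lambda)$ with $k\ge1$, telescoping the powers of $A-1$ and $A'-1$ gives $\ell(A)-\ell(A')\in\varpi^k\mathcal T(\Lambda)$. Then $\ell(A)^n-\ell(A')^n=\sum_i\ell(A)^i(\ell(A)-\ell(A'))\ell(A')^{n-1-i}$ gives
$$Q(A)-Q(A')\in\varpi^{n-1+k}\mathcal T(\Lambda).\tag{6}$$

**Lemma 2.** $f$ maps $G_j$ bijectively onto $G_{j+1}$, and $f^p=\mathrm{id}$.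

*Proof.* Let $A\in G_j$ have diagonal $(t_{r,j}^I)$. As $2n\ge L$, $t_{r,j}^I=t_r^I(1+Ij\nu_r\varpi^n)$. This differs from $t_r^I$ by an element of $\varpi^n\Lambda$, so as in (6), with $2n-1\ge L$, and by (5), $Q(t_{r,j}^I)=Q(t_r^I)=I\nu_r\varpi^n$ in $\Lambda$. Therefore $f(A)$ has diagonal entries
$$t_r^I(1+Ij\nu_r\varpi^n)(1+I\nu_r\varpi^n)=t_r^I(1+I(j+1)\nu_r\varpi^n)=t_{r,j+1}^I ,$$
that is, $f(G_j)\subseteq G_{j+1}$. The series $f(1+s)-1=s+\cdots\in\mathbb F_p[[s]]$ has a compositional inverse, so $A$ can be recovered from $f(A)$. Thus $f$ is injective, and it is bijective because the orders agree. Since $f(A)-A\in\varpi^n\mathcal T(\Lambda)$, (6) gives $Q(f(A))=Q(A)$. So $f^k(A)=A(1+Q(A))^k$ by induction. Since $Q(A)^2=0$, we get $f^p(A)=A(1+pQ(A))=A$. $\square$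

## 7. A word for the correction $z(A,B)$ gives a new multiplication

The whole construction rests on the following statement, which Sections 9–12 prove.

**Key Proposition.** There is $\gamma\in\gamma_n(F_2)$ with $\gamma(A,B)=1+z(A,B)$ for all $j\in\mathbb F_p$ and all $A,B\in G_j$.

As a sanity check, the value of $\gamma$ is unitriangular, and so is $1+z(A,B)$: if $A,B$ have exponents $I,J$, the $r$-th diagonal entry of $z(A,B)$ is $(I+J-(I+J))\nu_r\varpi^n=0$.

Put $W(x,y)=xy\,\gamma(x,y)$. For $A,B\in G_j$ let $g=\gamma(A,B)=1+z$ with $z=z(A,B)\in\varpi^n\mathcal T(\Lambda)$. Products of two elements of $\varpi^n\mathcal T(\Lambda)$ vanish, and $Q(ABg)=Q(AB)$ by (6). So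
$$f(ABg)=AB\,g(1+Q(AB))=AB\,(g+Q(AB))=AB\,(1+B^{-1}Q(A)B+Q(B)),$$
and the last expression equals $AB(1+B^{-1}Q(A)B)(1+Q(B))=A(1+Q(A))\,B(1+Q(B))$. Hence
$$f(W(A,B))=f(A)f(B).\tag{7}$$
Since $f:G_j\to G_{j+1}$ is a bijection onto a group, (7) says that the operation $W$ on $G_j$ is the multiplication of $G_{j+1}$ transported by $f$. So *$W$ is a group word for every $G_j$, and $f:(G_j)_W\to G_{j+1}$ is an isomorphism.*

This matches Section 3. If $c$ is unitriangular, then $\ell(c)$ is strictly upper triangular, so $Q(c)=0$ and $f(c)=c$. Hence conjugating $c$ by $t$ in $(G_j)_W$ is the same as conjugating $c$ by $f(t)$ with ordinary matrices, and the diagonal of $f(t)$ has been moved.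

## 8. A law that detects $\alpha^3\beta^2\delta=1$

Let
$$P(\xi_1,\xi_2,\xi_3)=(\xi_1^3\xi_2^2\xi_3-1)(\xi_1^2\xi_2^3\xi_3-1)(\xi_1^2\xi_2\xi_3^3-1)(\xi_1\xi_2^2\xi_3^3-1)=\sum n_{abc}\,\xi_1^a\xi_2^b\xi_3^c,$$
$$\lambda(y_1,y_1',y_2,y_2',y_3,y_3',t)=\prod_{a,b,c}\big[[c_1^{t^a},c_2^{t^b}],c_3^{t^c}\big]^{n_{abc}},\qquad c_i=[y_i,y_i'],$$
with the factors in any fixed order.

**Step 8.1: the value of $\lambda$.** This step turns $\lambda$ into a polynomial in eigenvalues. For unitriangular $g_1,g_2$ with entries $g_{i;rs}$, formula (1) shows that the only possibly nonzero off-diagonal entries of $u=[g_1,g_2]$ are $(13)$, $(24)$ and $(14)$, with $u_{13}=g_{1;12}g_{2;23}-g_{2;12}g_{1;23}$ and $u_{24}=g_{1;23}g_{2;34}-g_{2;23}g_{1;34}$. A second use of (1) gives $[u,g_3]=1+\Phi E_{14}$ with $\Phi=u_{13}g_{3;34}-g_{3;12}u_{24}$, that is,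
$$\Phi=(g_{1;12}g_{2;23}-g_{2;12}g_{1;23})g_{3;34}-g_{3;12}(g_{1;23}g_{2;34}-g_{2;23}g_{1;34}).\tag{8}$$
Conjugation by an upper triangular $t$ with diagonal $(d_1,\dots,d_4)$ multiplies the entries $(12),(23),(34)$ of a unitriangular matrix by $\alpha=d_2/d_1$, $\beta=d_3/d_2$, $\delta=d_4/d_3$: write $t$ as its diagonal times a unitriangular matrix, and note that conjugation by the latter does not change these entries. In $G_j$ the $c_i$ are unitriangular. The matrices $1+\Phi E_{14}$ multiply by adding the $\Phi$'s. So $\lambda=1+\Phi'E_{14}$, where $\Phi'$ arises from (8) for $g_i=c_i$ by multiplying its four monomials, in the order of the expansion. For instance, the second monomial $g_{2;12}g_{1;23}g_{3;34}$ gets $\sum n_{abc}\alpha^b\beta^a\delta^c$. The four factors are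
$$P(\alpha,\beta,\delta),\quad P(\beta,\alpha,\delta),\quad P(\beta,\delta,\alpha),\quad P(\delta,\beta,\alpha).$$

**Step 8.2: $\lambda=1$ is a law of $G_0$.** In $G_0$ the diagonal of $t$ is $(t_r^I)$, so $d_1=1$, and
$$\alpha^3\beta^2\delta=d_2d_3d_4d_1^{-3}=1,$$
since $t_1=t_2t_3t_4=1$. In the four cases the first, second, third and fourth factor of $P$, respectively, equals $\alpha^3\beta^2\delta-1=0$. This is why $P$ has four factors.

**Step 8.3: $\lambda=1$ is not a law of $G_j$ for $j\ne0$.** Take $t=y_1'=y_2'=y_3'=\mathrm{diag}(t_{r,j})$ and $y_1=1+\varpi E_{12}$, $y_2=1+\varpi E_{23}$, $y_3=1+\varpi E_{34}$, all in $G_j$. Then $c_1=y_1^{-1}y_1^t=1+\varpi(\alpha-1)E_{12}$, and similarly $c_2=1+\varpi(\beta-1)E_{23}$ and $c_3=1+\varpi(\delta-1)E_{34}$. Only the first monomial of (8) survives, so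
$$\Phi'=\varpi^3(\alpha-1)(\beta-1)(\delta-1)P(\alpha,\beta,\delta).$$
Here
$$\alpha\equiv1+\varpi,\quad\beta\equiv1+(\eta-1)\varpi,\quad\delta\equiv1-(1+2\eta)\varpi\pmod{\varpi^2}.$$
As $d_1=1$ and $2n\ge L$,
$$\alpha^3\beta^2\delta-1=(1+j\varpi^n)(1+2j\varpi^n)(1-j\varpi^n)-1=2j\varpi^n .$$
The linear terms of the other three factors of $P$ are $2+3(\eta-1)-(1+2\eta)=\eta-2$, then $2+(\eta-1)-3(1+2\eta)=-(2+5\eta)$, and $1+2(\eta-1)-3(1+2\eta)=-4(1+\eta)$, each times $\varpi$. All error terms reach $\varpi^{n+10}=0$, so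
$$\Phi'=2j(\eta-1)(-1-2\eta)(\eta-2)(-2-5\eta)(-4-4\eta)\,\varpi^{n+9}.$$
This is nonzero, since $L=n+10$, $\eta\notin\mathbb F_p$ and $p\ge13$.

**Theorem A** follows (given the Key Proposition) with $G=G_0$ and $G_W\cong G_1$.

**Theorem B(i).** Let $\circ_0$ be the product of $G_0$ and let $\circ_{j+1}$ be $W$ evaluated in $\circ_j$. We claim that $f^j:(G_0,\circ_j)\to G_j$ is an isomorphism. This is clear for $j=0$. If it holds for $j$, then $f^j$ carries $\circ_{j+1}$ to $W$ evaluated in $G_j$, and $f$ carries that to the product of $G_{j+1}$. As $G_p=G_0$ and $f^p=\mathrm{id}$, $\circ_p=\circ_0$. Each $\circ_{j+1}$ is given by a word in $\circ_j$, and inverses in these finite groups are positive powers, so by substitution $\circ_p=\circ_0$ is given by a word in $\circ_1$. By Steps 8.2 and 8.3 the law $\lambda=1$ holds for $\circ_0$ and fails for $\circ_1,\dots,\circ_{p-1}$.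

**Theorem B(ii).** Let $p\ne p_*$ be primes $\ge13$. Let $P_0=G_0$ for the prime $p$, with its word $W$, let $P_*=G_{-1}$ for the prime $p_*$, with its word $W_*$, and let $K=P_0\times P_*$, a finite nilpotent group. Choose integers with $e\equiv1\ (|P_0|)$, $e\equiv0\ (|P_*|)$ and $e_*\equiv0\ (|P_0|)$, $e_*\equiv1\ (|P_*|)$, and put
$$V=W(x^e,y^e)\,W_*(x^{e_*},y^{e_*}).$$
On the first component $V$ is $W(x,y)W_*(1,1)=W(x,y)$, on the second it is $W_*$. So $V$ is a group word and $K_V=(P_0)_W\times(P_*)_{W_*}\cong G_1^{(p)}\times G_0^{(p_*)}$, where the superscript names the prime. The word $\lambda$ is the same for both primes. Substituting $e$-th powers makes the second component trivial and leaves the first unchanged, in $K$ and in $K_V$ alike (the $G_j$ have the same order). So $\lambda(y_1^e,\dots,t^e)=1$ holds in $K$ (from $G_0^{(p)}$) and fails in $K_V$ (from $G_1^{(p)}$). Likewise $\lambda(y_1^{e_*},\dots,t^{e_*})=1$ holds in $K_V$ (from $G_0^{(p_*)}$) and fails in $K$ (from $G_{-1}^{(p_*)}$).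 Hence the varieties are incomparable.

It remains to prove the Key Proposition.

## 9. Exact diagonals, and words that vanish off one line

**Step 9.1: reduction to exact diagonals.** The groups $G_j$ differ only deep in the $\varpi$-filtration. This step removes $j$ and the integer exponents. Let $\mathcal P$ be the set of pairs $(A,B)$ in $1+\varpi\mathcal T(\Lambda)$ with $\mathrm{diag}A=(t_r^{[i]})$ and $\mathrm{diag}B=(t_r^{[k]})$ for some $i,k\in\mathbb F_p$. We show that it suffices to find $\gamma\in\gamma_n(F_2)$ with $\gamma=1+z$ on $\mathcal P$.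

Let $A,B\in G_j$ have exponents $I,J$ with residues $i,k$ modulo $p$, and let $\hat A,\hat B$ arise by replacing the diagonals by $(t_r^{[i]})$ and $(t_r^{[k]})$. Since $t_{r,j}^I\equiv t_r^I\pmod{\varpi^n}$ with $n>p$, and $t_r^{I-[i]}\in1+\varpi^p\Lambda$, we have $A-\hat A,\ B-\hat B\in\varpi^p\mathcal T(\Lambda)$. Let $F_{(m)}$ be the set of $\omega\in F_2$ with
$$\omega(A,B)-1,\ \omega(\hat A,\hat B)-1\in\varpi^m\mathcal T(\Lambda),\qquad\omega(A,B)-\omega(\hat A,\hat B)\in\varpi^{m+p-1}\mathcal T(\Lambda).$$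
This is a subgroup: with hats for values at $(\hat A,\hat B)$, use $gh-\hat g\hat h=(g-\hat g)h+\hat g(h-\hat h)$ and $g^{-1}-\hat g^{-1}=g^{-1}(\hat g-g)\hat g^{-1}$. Moreover $F_{(1)}=F_2$. Also $[F_{(a)},F_{(b)}]\subseteq F_{(a+b)}$: in (1), replacing a factor $g-1$ or $h-1$ by its hatted version changes the value by an element of $\varpi^{a+b+p-1}\mathcal T(\Lambda)$, and replacing $g^{-1}h^{-1}$ changes it by an element of $\varpi^{p+a+b}\mathcal T(\Lambda)$. Hence $\gamma_n(F_2)\subseteq F_{(n)}$, and $\gamma(A,B)=\gamma(\hat A,\hat B)$ for $\gamma\in\gamma_n(F_2)$, as $n+p-1\ge L$. On the other side, (6) gives $Q(A)-Q(\hat A)\in\varpi^{n+p-1}\mathcal T(\Lambda)=0$, and similarly for $B$ and $AB$. Conjugating $Q(A)$ by $B$ or by $\hat B$ gives the same result, because the difference lies in $\varpi^{n+p}\mathcal T(\Lambda)=0$. So $z(A,B)=z(\hat A,\hat B)$.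

**Step 9.2: separating lines.** One might hope to write down a single word from a formula for $z$ at a generic pair. But the formula depends on the ratio $k:i$. In (13) below, the series that governs $z$ is $Q(T)/(T-1)$ when $k=-i$, and $-Q(T)T/(T+1)$ when $k=i$ (taking $\tilde1=1$). These do not even have the same order at $T=1$. So we build one word for each ratio, and make it equal to $1$ at all the other ratios.

Fix $a$ with $p^a\ge L$. Then $g^{p^a}=1$ for every scalar $g\in1+\varpi\Lambda$. For $\kappa\in\mathbb F_p$ choose $\tilde\kappa\in\mathbb Z$ with $\tilde\kappa\equiv[\kappa]\pmod{p^a}$, with $\tilde0=0$ and $\widetilde{-1}=-1$. Put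
$$Z_\kappa=x^{-\tilde\kappa}y\quad(\kappa\in\mathbb F_p),\qquad Z_\infty=x .$$
A pair in $\mathcal P$ with $(i,k)\ne(0,0)$ *lies on the line* $\kappa$ if $i\ne0$ and $k=\kappa i$, and on the line $\infty$ if $i=0$. For instance, a pair with equal diagonals $(i=k\ne0)$ lies on the line $1$. Each such pair lies on exactly one of the $p+1$ lines. On the line $\rho$, the matrix $Z_\rho(A,B)$ is unitriangular. For $\rho=\kappa$ its diagonal entries are $t_r^{[k]-\tilde\kappa[i]}$, and $[k]=[\kappa][i]$, so the exponent is divisible by $p^a$. For $\rho=\infty$ it is $A$ with $i=0$.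

Let $m_0=n-3p$, so $m_0\ge4$ and $2m_0\ge L$. For $\omega\in F_2$ let
$$\mathcal O_\rho(\omega)=[\omega,Z_{\rho'},Z_{\rho'},Z_{\rho'},Z_{\rho''},Z_{\rho''},Z_{\rho''},\dots],$$
where each of the $p$ lines different from $\rho$ occurs three times consecutively. If $\omega\in\gamma_{m_0}(F_2)$, then $\mathcal O_\rho(\omega)\in\gamma_{m_0+3p}(F_2)=\gamma_n(F_2)$. At each stage the value is $1+c$ with $c\in\varpi^{m_0}\mathcal T(\Lambda)$ strictly upper triangular, and
$$[1+c,Z]=(1+c)^{-1}(1+c^Z)=(1-c)(1+c^Z)=1+(c^Z-c),\tag{9}$$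
since $\varpi^{2m_0}=0$ in $\Lambda$. On a line $\rho'\ne\rho$ the value $Z$ of $Z_{\rho'}$ is unitriangular, and $c^Z-c=Z^{-1}\big(c(Z-1)-(Z-1)c\big)$ is at least one step further from the diagonal than $c$. The cube of this map kills all strictly upper triangular $4\times4$ matrices. Hence $\mathcal O_\rho(\omega)=1$ on every line different from $\rho$, for $\omega\in\gamma_{m_0}(F_2)$.

If $i=k=0$, then $A,B$ are unitriangular. Words in $\gamma_n(F_2)$ with $n\ge4$ have value $1$ there. Also $\ell(A),\ell(B),\ell(AB)$ are strictly upper triangular, so $Q(A)=Q(B)=Q(AB)=0$ and $z=0$. Therefore it suffices to find, for each line $\rho$, a word $\omega_\rho\in\gamma_{m_0}(F_2)$ with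
$$\mathcal O_\rho(\omega_\rho)(A,B)=1+z(A,B)\quad\text{for all }(A,B)\in\mathcal P\text{ on }\rho,\tag{10}$$
and to put $\gamma=\prod_\rho\mathcal O_\rho(\omega_\rho)$. *From now on $\rho$ is fixed.*

## 10. Generic matrices with chain monomials

**Step 10.1: the ring $\mathcal C$.** We want to treat all pairs on $\rho$ at once. The device is to make the matrix $X$ that is not unitriangular diagonal, and the unitriangular matrix generic. Let $\mathcal C$ be the set of upper triangular matrices over $O[h_{rs}:1\le r<s\le4]$ whose diagonal entries lie in $O$ and whose $(r,s)$ entry, $r<s$, is an $O$-combination of *chain monomials*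
$$h_{c_0c_1}h_{c_1c_2}\cdots h_{c_{l-1}c_l},\qquad r=c_0<c_1<\dots<c_l=s,$$
the *length* being $l$. For example, the $(1,3)$ entry may be any combination of $h_{13}$ (length 1) and $h_{12}h_{23}$ (length 2). If $\mathsf H=(h_{rs})$ is strictly upper triangular, then $\mathsf H^2$ has $(1,3)$ entry $h_{12}h_{23}$. Chains can be concatenated, so $\mathcal C$ is a ring. It is a free $O$-module of finite rank, with basis the four diagonal units and the chain monomials in their places, so it is $\varpi$-adically complete. For $l\ge1$ let $\mathcal C_l$ be the ideal of strictly upper triangular elements involving only chains of length $\ge l$. Then $\mathcal C_k\mathcal C_l\subseteq\mathcal C_{k+l}$ and $\mathcal C_4=0$. Put $\tau=\mathrm{diag}(t_r)$, $D=\mathrm{diag}(w_r)$, $\mathsf U=1+\varpi\mathsf H$, and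
$$(\mathsf A,\mathsf B)=(\tau,\tau^{\tilde\kappa}\mathsf U)\ \ (\rho=\kappa),\qquad(\mathsf A,\mathsf B)=(\mathsf U,\tau)\ \ (\rho=\infty).$$
In $F_2$ put $X=x,\ U=Z_\kappa$ if $\rho=\kappa$, and $X=y,\ U=x$ if $\rho=\infty$. In both cases the words $X,U$ take the values $\tau,\mathsf U$ at $(\mathsf A,\mathsf B)$. For $A\in1+\varpi\mathcal C$ define $Q(A)=\ell(A)^n\in\varpi^n\mathcal C$, and define $z(\mathsf A,\mathsf B)$ by the same formula as before.

**Claim.** (10) follows from $\mathcal O_\rho(\omega_\rho)(\mathsf A,\mathsf B)\equiv1+z(\mathsf A,\mathsf B)\pmod{\varpi^L\mathcal C}$.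

*Proof.* Let $(A,B)\in\mathcal P$ lie on $\rho$. First we normalize the exponents. Word values and $z$ commute with entrywise application of $\varphi_c$, as $Q$ has coefficients in $\mathbb F_p$, and $\varphi_c(t_r^{[i]})=t_r^{[ci]}$. Applying $\varphi_c$ with $c=i^{-1}$ (if $\rho=\kappa$) or $c=k^{-1}$ (if $\rho=\infty$), we may assume $\mathrm{diag}A=(t_r)$ and $\mathrm{diag}B=(t_r^{[\kappa]})$, respectively $A$ unitriangular and $\mathrm{diag}B=(t_r)$.

Lift the value of $X$ at $(A,B)$ to $\tilde X\in1+\varpi\mathcal T(O)$ with diagonal $(t_r)$, and the unitriangular value of $U$ to a unitriangular $\tilde U\in1+\varpi\mathcal T(O)$. Then $(\tilde X,\tilde X^{\tilde\kappa}\tilde U)$, respectively $(\tilde U,\tilde X)$, lifts $(A,B)$. Next we diagonalize $\tilde X$: there is a unitriangular $C$ over $O$ with $\tilde XC=C\tau$. The $(r,s)$ entry of this equation reads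
$$C_{rs}(t_s-t_r)=\sum_{r<u\le s}\tilde X_{ru}C_{us}\in\varpi O ,$$
and $t_s-t_r\equiv a_{rs}\varpi\pmod{\varpi^2}$ is $\varpi$ times a unit, so $C_{rs}\in O$ is found by recursion on $s-r$. Now $C^{-1}\tilde UC=1+\varpi H_0$ with $H_0$ strictly upper triangular over $O$. Specializing $\mathsf H\mapsto H_0$ is a continuous ring homomorphism $\mathcal C\to\mathcal T(O)$. It sends $\tau$ to $\tau=C^{-1}\tilde XC$ and $\mathsf U$ to $C^{-1}\tilde UC$. Apply it to the assumed congruence, then apply $M\mapsto CMC^{-1}$, which commutes with words and with $Q$, and reduce modulo $\varpi^L$. This is (10) for $(A,B)$. $\square$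

**Step 10.2: additivity.** This step makes $\mathcal O_\rho$ linear. From now on all word values are at $(\mathsf A,\mathsf B)$ and $z=z(\mathsf A,\mathsf B)\in\varpi^n\mathcal C$. By Section 4, values of words in $\gamma_m(F_2)$ lie in $1+\varpi^m\mathcal C$. For $m\ge2$ they are unitriangular, hence in $1+\varpi^m\mathcal C_1$. For $c,c'\in\varpi^{m_0}\mathcal C_1$ and a word value $Z$, we have
$$(1+c)(1+c')\equiv1+c+c',\qquad[1+c,Z]\equiv1+(c^Z-c)$$
modulo $\varpi^{2m_0}\mathcal C_1\subseteq\varpi^L\mathcal C$. Let $\Delta$ be the composite, in the order of $\mathcal O_\rho$, of the $3p$ $O$-linear maps $c\mapsto c^{Z_{\rho'}}-c$ of $\mathcal C_1$. Since $c^Z-c=Z^{-1}(c(Z-1)-(Z-1)c)$ and $Z-1\in\varpi\mathcal C$, each of them takes $\varpi^k\mathcal C_l$ into $\varpi^{k+1}\mathcal C_l$. So for $\omega\in\gamma_{m_0}(F_2)$ with value $1+c$,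
$$\mathcal O_\rho(\omega)\equiv1+\Delta(c)\pmod{\varpi^L\mathcal C},\qquad\Delta(\varpi^k\mathcal C_l)\subseteq\varpi^{k+3p}\mathcal C_l.\tag{11}$$
A product $\prod\omega_a^{r_a}$ of such words with values $1+c_a$ has value $\equiv1+\sum r_ac_a\pmod{\varpi^L\mathcal C}$, and this depends only on the $r_a$ modulo $p$.

The diagonal of $z$ vanishes modulo $\varpi^L$. For $\rho=\kappa$ its entries are $Q(t_r)+Q(t_r^{\tilde\kappa})-Q(t_r^{1+\tilde\kappa})$, which is $0$ by (5). For $\rho=\infty$ its entries are $0$. So we have to match coefficients at chains of length $1$, $2$ and $3$.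

## 11. One series over $\mathbb F_p$ matches all chains of length one

**Step 11.1: $Q$ modulo $\mathcal C_2$.** This step computes $Q$ to first order off the diagonal. In $\mathcal C/\mathcal C_2$ the product of two elements of $\mathcal C_1$ is zero. Let $\Theta=\mathrm{diag}(\theta_r)\in1+\varpi\mathcal C$ have distinct entries, and let $Y\in\varpi\mathcal C_1$. Then
$$(\Theta-1+Y)^k\equiv(\Theta-1)^k+\sum_{i=0}^{k-1}(\Theta-1)^iY(\Theta-1)^{k-1-i}\pmod{\mathcal C_2},$$
whose $(r,s)$ entry, $r<s$, is $Y_{rs}\frac{(\theta_s-1)^k-(\theta_r-1)^k}{\theta_s-\theta_r}$. Summing over the series $Q\in\mathbb F_p[[T-1]]$ gives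
$$Q(\Theta+Y)_{rs}\equiv\frac{Q(\theta_s)-Q(\theta_r)}{\theta_s-\theta_r}\,Y_{rs}\pmod{\mathcal C_2}.\tag{12}$$
Moreover $Q(\mathsf U)=0$, since $\ell(\mathsf U)\in\mathcal C_1$ and $n\ge4$.

**Step 11.2: the linear part of $z$.** We show that, modulo $\mathcal C_2+\varpi^L\mathcal C$,
$$z\equiv\sum_{r<s}\varpi R_\rho(T_{rs})h_{rs}E_{rs},\qquad R_\kappa(T)=Q(T)\Big[-1+\frac{\kappa}{T^{\tilde\kappa}-1}-\frac{1+\kappa}{T^{1+\tilde\kappa}-1}\Big],\quad R_\infty(T)=-\frac{Q(T)\,T}{T-1},\tag{13}$$
where the second term in brackets is omitted if $\kappa=0$, and the third if $\kappa=-1$.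

Let $\rho=\kappa$. Modulo $\mathcal C_2$, $\mathsf B^{-1}Q(\tau)\mathsf B=\mathsf U^{-1}Q(\tau)\mathsf U\equiv Q(\tau)+\varpi(Q(\tau)\mathsf H-\mathsf HQ(\tau))$ has $(r,s)$ entry $-(Q(t_s)-Q(t_r))\varpi h_{rs}$. The matrices $\mathsf B$ and $\mathsf A\mathsf B$ are $\tau^d(1+\varpi\mathsf H)$ with $d=\tilde\kappa$ and $d=1+\tilde\kappa$. If $p\nmid d$, write $\bar d=d\bmod p$. The $t_r^d$ are distinct, as $t_s^d-t_r^d\equiv\bar da_{rs}\varpi\pmod{\varpi^2}$. In (12) we have $Y_{rs}=t_r^d\varpi h_{rs}$, and $t_r^d/(t_s^d-t_r^d)=1/(T_{rs}^d-1)$. So the entry of $Q(\tau^d\mathsf U)$ is $\frac{Q(t_s^d)-Q(t_r^d)}{T_{rs}^d-1}\varpi h_{rs}$. By (5) and (4),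
$$Q(t_s^d)-Q(t_r^d)\equiv\bar d\,(\nu_s-\nu_r)\varpi^n=\bar d\,a_{rs}^n\varpi^n\equiv\bar d\,Q(T_{rs})\pmod{\varpi^{n+p-1}}.$$
Replacing the left side by the right side costs an error in $\varpi^{n+p-1}\cdot\varpi\cdot\varpi^{-1}O$, which is $0$ modulo $\varpi^L$. The first term is treated with $d=1$. This gives (13). If $\kappa=0$, then $\mathsf B=\mathsf U$ and $Q(\mathsf B)=0$. If $\kappa=-1$, then $\mathsf A\mathsf B=\mathsf U$ and $Q(\mathsf A\mathsf B)=0$. These are the omitted terms.

Let $\rho=\infty$. Then $z=Q(\tau)-Q(\mathsf U\tau)$ because $Q(\mathsf U)=0$. The strictly upper part of $\mathsf U\tau$ has entries $\varpi h_{rs}t_s$, and $t_s/(t_s-t_r)=T_{rs}/(T_{rs}-1)$, so the same computation gives $R_\infty$.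

As $Q(T)\in(T-1)^n\mathbb F_p[[T-1]]$ and $T^d-1=\bar d(T-1)(1+\cdots)$ for $p\nmid d$, in all cases $R_\rho\in(T-1)^{n-1}\mathbb F_p[[T-1]]$. The same series over $\mathbb F_p$ serves all pairs $(r,s)$. This is where (4) is used.

**Step 11.3: the action of $\mathcal O_\rho$ and of commutators modulo $\mathcal C_2$.** We need the effect of the operators on linear parts. For $\rho'\ne\rho$ the values are as follows. If $\rho=\kappa$, then $Z_{\kappa'}=\tau^{\tilde\kappa-\tilde\kappa'}\mathsf U$ and $Z_\infty=\tau$. If $\rho=\infty$, then $Z_{\kappa'}=\mathsf U^{-\tilde\kappa'}\tau$. In each case the diagonal is that of $\tau^d$ with $d=d_{\rho'}$ prime to $p$, and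
$$Z_{\rho'}\equiv1+\varpi(\bar d_{\rho'}D+\epsilon_{\rho'}\mathsf H)\pmod{\varpi^2\mathcal C},\qquad\epsilon_{\rho'}\in\mathbb F_p.\tag{14}$$
If $c\equiv\sum\sigma_{rs}h_{rs}E_{rs}\pmod{\mathcal C_2}$ with $\sigma_{rs}\in O$, then modulo $\mathcal C_2$ only the diagonal of $Z_{\rho'}$ matters, and $c^{Z_{\rho'}}-c\equiv\sum(T_{rs}^{d_{\rho'}}-1)\sigma_{rs}h_{rs}E_{rs}$. Also, if $c\in\varpi^k\mathcal C_1$ with $k\ge1$, then
$$[1+c,\tau]-1=(1+c)^{-1}(c^\tau-c)\in\varpi^{k+1}\mathcal C_1,\tag{15}$$
and this is $\equiv c^\tau-c$ modulo $\mathcal C_2$. By induction on $b$,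
$$[\mathsf U,{}_b\tau]\in1+\varpi^{b+1}\mathcal C_1,\qquad[\mathsf U,{}_b\tau]\equiv1+\sum_{r<s}\varpi(T_{rs}-1)^bh_{rs}E_{rs}\pmod{\mathcal C_2}.$$

**Step 11.4: a word with the right linear part.** Let $S_\rho(T)=\prod_{\rho'\ne\rho}(T^{d_{\rho'}}-1)^3=(T-1)^{3p}\cdot\text{unit}$, the series by which $\Delta$ acts on $1$-chains. Write $R_\rho/S_\rho=\sum_{b\ge n-1-3p}r_b(T-1)^b$ with $r_b\in\mathbb F_p$, and put
$$\omega^{(1)}=\prod_{b=n-1-3p}^{L}[U,{}_bX]^{r_b}\in\gamma_{m_0}(F_2)$$
with integer representatives of the $r_b$. Here $[U,{}_bX]\in\gamma_{b+1}(F_2)$ and $b+1\ge n-3p=m_0$. By (11), $\mathcal O_\rho(\omega^{(1)})\in1+\varpi^n\mathcal C_1+\varpi^L\mathcal C$, and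
$$\mathcal O_\rho(\omega^{(1)})\equiv1+\sum_{r<s}\varpi\,S_\rho(T_{rs})\sum_br_b(T_{rs}-1)^b\,h_{rs}E_{rs}\equiv1+\sum_{r<s}\varpi R_\rho(T_{rs})h_{rs}E_{rs}$$
modulo $\mathcal C_2+\varpi^L\mathcal C$; the omitted terms with $b>L$ vanish modulo $\varpi^L$. So $z-(\mathcal O_\rho(\omega^{(1)})-1)$ lies in $\varpi^n\mathcal C$, and modulo $\varpi^L$ its diagonal and its coefficients at $1$-chains vanish. Since $\mathcal C$ is free on diagonal units and chain monomials,
$$z-\big(\mathcal O_\rho(\omega^{(1)})-1\big)\in\varpi^n\mathcal C_2+\varpi^L\mathcal C.\tag{16}$$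

## 12. Words span all leading coefficients on chains of length two and three

Here the coefficients to be matched are arbitrary elements of $F$, while products of powers of words give only $\mathbb F_p$-combinations. So we need many words whose leading coefficients span over $\mathbb F_p$. This is what (3) is for.

For $c\in\varpi^k\mathcal C_2$, its *leading coefficients at level $k$* are the residues in $F=O/\varpi$ of the coefficients of $\varpi^{-k}c$ at the four 2-chains $(1,2,3),(2,3,4),(1,2,4),(1,3,4)$ and the 3-chain $(1,2,3,4)$. They form a vector in $F^4\oplus F$.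

**Lemma 3.** Let $n\le m<L$. Given arbitrary $b_{\mathfrak c}\in F$ for the four 2-chains and the 3-chain $\mathfrak c$, there is $\omega\in\gamma_{m-3p}(F_2)$ such that the value of $\mathcal O_\rho(\omega)$ lies in $1+\varpi^m\mathcal C_2+\varpi^L\mathcal C$, with leading coefficients (those of $\varpi^m$) equal to the $b_{\mathfrak c}$.

*Proof.* **Step 12.1: the words.** We compute leading terms of commutators. Let $\mathsf H^{(j)}$ have entries $a_{rs}^jh_{rs}$. Then
$$[\mathsf U,{}_j\tau]\equiv1+\varpi^{j+1}\mathsf H^{(j)}\pmod{\varpi^{j+2}\mathcal C_1}.$$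
For $j=0$ this is the definition of $\mathsf U$. For the induction use (15): if $c\in\varpi^{j+1}\mathcal C_1$, then $c^\tau-c=\tau^{-1}(c(\tau-1)-(\tau-1)c)\equiv\varpi(cD-Dc)\pmod{\varpi^{j+3}\mathcal C_1}$, which multiplies the coefficient of $h_{rs}$ by $\varpi(w_s-w_r)=\varpi a_{rs}$, and the factor $(1+c)^{-1}$ changes the result only in $\varpi^{2j+3}\mathcal C_1\subseteq\varpi^{j+3}\mathcal C_1$. Put
$$\omega_{j,l}=[[U,{}_jX],[U,{}_lX]]\in\gamma_{j+l+2}(F_2),\qquad\omega_{j,l,k}=[\omega_{j,l},[U,{}_kX]]\in\gamma_{j+l+k+3}(F_2).$$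
By (1), with Lie brackets $[M,M']_{\rm Lie}=MM'-M'M$, their values are
$$\omega_{j,l}\equiv1+\varpi^{j+l+2}[\mathsf H^{(j)},\mathsf H^{(l)}]_{\rm Lie}\pmod{\varpi^{j+l+3}\mathcal C_2},$$
$$\omega_{j,l,k}\equiv1+\varpi^{j+l+k+3}\big[[\mathsf H^{(j)},\mathsf H^{(l)}]_{\rm Lie},\mathsf H^{(k)}\big]_{\rm Lie}\pmod{\varpi^{j+l+k+4}\mathcal C_3}.$$

**Step 12.2: 2-chains.** We show that the $\omega_{j,l}$ reach every vector of $F^4\oplus0$ at level $m-3p$. Let $s_2=m-3p-2$, and consider $j+l=s_2$ with $0\le j\le s_2$. The leading coefficients of $\omega_{j,l}$ on the 2-chains are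
$$\mathbf v_j=\big(u_{\mathfrak c}^jv_{\mathfrak c}^{s_2-j}-v_{\mathfrak c}^ju_{\mathfrak c}^{s_2-j}\big)_{\mathfrak c}\in F^4,\qquad(u_{\mathfrak c},v_{\mathfrak c})=(a_{rs},a_{su})\text{ for }\mathfrak c=(r,s,u).$$
The leading 3-chain coefficient is $0$, since $[\mathsf H^{(j)},\mathsf H^{(l)}]_{\rm Lie}$ involves only 2-chains. The ratios $\theta_{\mathfrak c}=u_{\mathfrak c}/v_{\mathfrak c}$ for $(1,2,3),(2,3,4),(1,2,4),(1,3,4)$ are
$$\frac1{\eta-1},\qquad-\frac{\eta-1}{2\eta+1},\qquad-\frac1{\eta+2},\qquad-\frac{\eta}{2\eta+1}.$$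
Suppose the $\mathbf v_j$ do not span $F^4$ over $\mathbb F_p$. Every $\mathbb F_p$-linear functional on $F^4$ has the form $\sum_{\mathfrak c}\mathrm{Tr}_{F/\mathbb F_p}(\alpha_{\mathfrak c}\,\cdot)$, so there is $0\ne(\alpha_{\mathfrak c})\in F^4$ with
$$\sum_{\mathfrak c}\sum_{i=0}^{p-1}\Big(\alpha_{\mathfrak c}^{p^i}v_{\mathfrak c}^{s_2p^i}\big(\theta_{\mathfrak c}^{p^i}\big)^j-\alpha_{\mathfrak c}^{p^i}u_{\mathfrak c}^{s_2p^i}\big(\theta_{\mathfrak c}^{-p^i}\big)^j\Big)=0\qquad(0\le j\le s_2).$$
As functions of $\eta$, the four ratios and their inverses are Möbius transforms over $\mathbb F_p$ with (zero, pole) equal to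
$$(\infty,1),\ (1,-\tfrac12),\ (\infty,-2),\ (0,-\tfrac12)\quad\text{and}\quad(1,\infty),\ (-\tfrac12,1),\ (-2,\infty),\ (-\tfrac12,0).$$
These eight pairs are distinct, so the eight transforms are distinct. By (3) the $8p$ numbers $\theta_{\mathfrak c}^{\pm p^i}$ are distinct. Also $s_2\ge n-3p-2\ge11p-1\ge8p-1$, so there are at least $8p$ equations, and by Vandermonde all coefficients vanish. Thus all $\alpha_{\mathfrak c}=0$, a contradiction.

**Step 12.3: the 3-chain.** We show that the $\omega_{j,0,k}$ reach every vector of $0\oplus F$ at level $m-3p$. Their values lie in $1+\varpi^{j+k+3}\mathcal C_3$, so they have no 2-chain coefficients. Let $s_3=m-3p-3$ and $j+k=s_3$ with $0\le j\le s_3$. Write $\mu=a_{23}=\eta-1$, $\sigma=a_{34}=-(2\eta+1)$, and recall $a_{12}=1$. The matrix $[\mathsf H^{(j)},\mathsf H^{(0)}]_{\rm Lie}$ has coefficient $1-\mu^j$ at $(1,2,3)$ and $\mu^j-\sigma^j$ at $(2,3,4)$, so the leading coefficient of $\omega_{j,0,k}$ at $(1,2,3,4)$ is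
$$(1-\mu^j)\sigma^k-(\mu^j-\sigma^j)=\sigma^{s_3}(1/\sigma)^j-\sigma^{s_3}(\mu/\sigma)^j-\mu^j+\sigma^j.$$
These elements, $0\le j\le s_3$, span $F$ over $\mathbb F_p$. Indeed, if $\mathrm{Tr}_{F/\mathbb F_p}(\alpha\,\cdot)$ vanishes on all of them, we obtain a vanishing combination of the geometric progressions with ratios $(1/\sigma)^{p^i},(\mu/\sigma)^{p^i},\mu^{p^i},\sigma^{p^i}$. Here
$$\frac1\sigma=-\frac1{2\eta+1},\qquad\frac\mu\sigma=-\frac{\eta-1}{2\eta+1},\qquad\mu=\eta-1,\qquad\sigma=-(2\eta+1)$$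
have (zero, pole) equal to $(\infty,-\frac12),(1,-\frac12),(1,\infty),(-\frac12,\infty)$, so they are distinct Möbius transforms of $\eta$. By (3) all $4p$ ratios are distinct, and $s_3\ge 11p-2\ge4p-1$, so Vandermonde gives $\alpha=0$.

**Step 12.4: the effect of $\mathcal O_\rho$.** We must hit the prescribed coefficients after applying $\Delta$, so we check that $\Delta$ is invertible on leading coefficients. If $c\equiv\varpi^k\bar c\pmod{\varpi^{k+1}\mathcal C_2}$ with $\bar c\in\mathcal C_2$ having coefficients in $F$, then by (14)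
$$c^{Z_{\rho'}}-c\equiv\varpi^{k+1}\big(\bar d_{\rho'}[\bar c,D]_{\rm Lie}+\epsilon_{\rho'}[\bar c,\mathsf H]_{\rm Lie}\big)\pmod{\varpi^{k+2}\mathcal C_2}.$$
This multiplies the coefficient of a chain from $r$ to $u$ by $\bar d_{\rho'}(w_u-w_r)\ne0$ and adds multiples of 2-chain coefficients to the 3-chain coefficient. So $\Delta$ induces on leading coefficients an invertible triangular $F$-linear map of $F^4\oplus F$ (2-chains first), taking level $m-3p$ to level $m$.

Let $(b'',b''')\in F^4\oplus F$ be the preimage of the prescribed coefficients. By Step 12.2 a product of powers of words $\omega_{j,l}$ with $j+l+2=m-3p$ has leading coefficients $(b'',0)$. By Step 12.3 a product of powers of words $\omega_{j,0,k}$ with $j+k+3=m-3p$ has leading coefficients $(0,b''')$. Let $\omega\in\gamma_{m-3p}(F_2)$ be the product of the two. As $m-3p\ge m_0$, Step 10.2 applies: the value of $\omega$ lies in $1+\varpi^{m-3p}\mathcal C_2$ with leading coefficients $(b'',b''')$, and by (11) $\mathcal O_\rho(\omega)$ is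 as required. $\square$

**Step 12.5: end of the proof of the Key Proposition.** We now remove the difference (16) level by level. Apply Lemma 3 successively for $m=n,n+1,\dots,L-1$. Before stage $m$ the remaining difference between $z$ and the sum of the contributions so far lies in $\varpi^m\mathcal C_2+\varpi^L\mathcal C$. A word $\omega^{(m)}\in\gamma_{m-3p}(F_2)\subseteq\gamma_{m_0}(F_2)$ removes its leading coefficients, and the new difference lies in $\varpi^{m+1}\mathcal C_2+\varpi^L\mathcal C$. (There is no clash with $\omega^{(1)}$, as $m\ge n>1$.) By additivity and the linearity of $\Delta$, the word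
$$\omega_\rho=\omega^{(1)}\prod_{m=n}^{L-1}\omega^{(m)}\in\gamma_{m_0}(F_2)$$
satisfies $\mathcal O_\rho(\omega_\rho)(\mathsf A,\mathsf B)\equiv1+z(\mathsf A,\mathsf B)\pmod{\varpi^L\mathcal C}$. By the Claim in Section 10, (10) holds for the line $\rho$. As $\rho$ was arbitrary, $\gamma=\prod_\rho\mathcal O_\rho(\omega_\rho)\in\gamma_n(F_2)$ has the value $1+z$ on $\mathcal P$ by Step 9.2, and on all pairs from all $G_j$ by Step 9.1. This proves the Key Proposition, and with Sections 7 and 8 it proves Theorem A and parts (i) and (ii) of Theorem B. $\blacksquare$
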